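\title{An exact $C^*$-algebra that does not embed in any nuclear $C^*$-algebra}

\begin{abstract}
We show, in ZFC, that there is an exact $C^*$-algebra of density at most the continuum that is not isomorphic to a $C^*$-subalgebra of any nuclear $C^*$-algebra. For every separable unital exact non-nuclear $C^*$-algebra $A_0$ we construct an exact extension $A$ of $A_0\otimes C(X)$ by the compact operators, with $X$ compact Hausdorff, such that no $*$-homomorphism from $A$ into an exact $C^*$-algebra that is nonzero on the compact operators restricts to a nuclear map on $A_0$. The algebra $A$ is built along a tree of finite-dimensional guesses, and the obstruction comes from finite quotients of the free group $\mathbb F_2$.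
\end{abstract}

\section{Introduction}\label{sec:intro}

A $C^*$-algebra $A$ is \emph{exact} if for every $C^*$-algebra $C$ and every closed ideal $I\subset C$ the sequence
\[
0\to A\otimes I\to A\otimes C\to A\otimes (C/I)\to 0
\]
of minimal tensor products is exact. A $C^*$-algebra $B$ is \emph{nuclear} if for every $C^*$-algebra $C$ the algebraic tensor product $B\odot C$ carries only one $C^*$-norm. Both properties can be expressed by approximation through matrix algebras. A map $A\to B$ between $C^*$-algebras is called \emph{nuclear} if it is a point-norm limit of maps $\psi\varphi$, where $\varphi:A\to M_k$ and $\psi:M_k\to B$ are completely positive contractions. Then $B$ is nuclear if and only if its identity map is nuclear (Choi--Effros, Kirchberg), and $A$ is exact if and only if it has a faithful representation $A\to B(H)$ that is nuclear as a map (Kirchberg).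

In both cases the algebra is mapped into matrices with little loss on a given finite set; the two notions differ in where the way back from the matrices is allowed to land. For a nuclear algebra it lands in the algebra itself, for an exact algebra anywhere in $B(H)$. A $C^*$-subalgebra $A$ of a nuclear $C^*$-algebra $B$ lies in between: the inclusion $A\to B$ is nuclear, and composing it with a faithful representation of $B$ shows that $A$ is exact. Kirchberg proved the converse for separable algebras: every separable exact $C^*$-algebra embeds in the Cuntz algebra $\mathcal O_2$, which is separable and nuclear. This leaves the following question, which has been stated as an open problem.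

\begin{quote}
\emph{Does every exact $C^*$-algebra, separable or not, embed as a $C^*$-subalgebra in some nuclear $C^*$-algebra?}
\end{quote}

One would guess that the answer is yes. Nuclearity of a map is tested on finite sets, and such a condition does not see the size of the algebra. Every separable subalgebra of an exact algebra embeds in $\mathcal O_2$, so there is no local obstruction, and one may hope to glue the embeddings. The first nonseparable examples behave well: if $A_0$ is separable and exact and $X$ is any compact Hausdorff space, then $A_0\otimes C(X)$ embeds in the nuclear algebra $\mathcal O_2\otimes C(X)$. Nevertheless the answer is no. By the \emph{density} of a $C^*$-algebra we mean the least cardinality of a dense subset, and $\mathfrak c$ is the cardinality of the continuum.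

\begin{theorem}\label{thm:answer}
In ZFC there is an exact $C^*$-algebra of density at most $\mathfrak c$ that is not isomorphic to a $C^*$-subalgebra of any nuclear $C^*$-algebra.
\end{theorem}

A nuclear algebra $B\supset A$ has to be large enough for the inclusion $A\to B$ to be nuclear and small enough to be exact. The main theorem says that these two demands can be incompatible, and that the example is only one extension by the compact operators $\mathcal K(\ell^2)$ away from the harmless algebra $A_0\otimes C(X)$.

\begin{theorem}\label{thm:main}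
Let $A_0$ be a separable unital exact non-nuclear $C^*$-algebra. There are a compact Hausdorff space $X$, an exact unital $C^*$-algebra $A$ of density at most $\mathfrak c$, an extension
\[
0\to \mathcal K(\ell^2)\to A\xrightarrow{\;q\;} A_0\otimes C(X)\to 0 ,
\]
and a unital $*$-homomorphism $j_0:A_0\to A$ with $q(j_0(a))=a\otimes 1$, such that the following holds: if $B$ is any exact $C^*$-algebra and $h:A\to B$ is a $*$-homomorphism with $h|_{\mathcal K(\ell^2)}\neq 0$, then $h\circ j_0:A_0\to B$ is not nuclear. In particular, $A$ does not embed in any nuclear $C^*$-algebra.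
\end{theorem}

The last sentence follows from the one before it: if $h:A\to B$ were an embedding into a nuclear algebra, then $B$ would be exact, $h$ would be nonzero on $\mathcal K(\ell^2)$, and $h\circ j_0=\mathrm{id}_B\circ h\circ j_0$ would be nuclear. Theorem~\ref{thm:answer} follows by taking for $A_0$ the reduced group $C^*$-algebra $C^*_r(\mathbb F_2)$ of the free group on two generators. It is not nuclear because $\mathbb F_2$ is not amenable (Lance), and it is exact because it embeds in the nuclear algebra $C(\partial\mathbb F_2)\rtimes\mathbb F_2$.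

\begin{theorem}\label{thm:complements}
\begin{enumerate}
\item[(a)] There is an exact $C^*$-algebra $A'$ with $\mathcal K(\ell^2)\subset A'\subset B(\ell^2)$ that does not embed in a nuclear $C^*$-algebra.
\item[(b)] For a separable unital exact $C^*$-algebra $A_0$ the following are equivalent: \emph{(i)} $A_0$ is nuclear; \emph{(ii)} for every compact Hausdorff space $X$, every exact $C^*$-algebra that is an extension of $A_0\otimes C(X)$ by $\mathcal K(\ell^2)$ embeds in a nuclear $C^*$-algebra.
\item[(c)] Embeddability into nuclear $C^*$-algebras does not pass to extensions, even when the ideal is $\mathcal K(\ell^2)$ and the extension is exact.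
\end{enumerate}
\end{theorem}

\subsection*{The method}
Suppose that $A$ acts on a Hilbert space $H$, contains $\mathcal K(H)$ and $A_0$, and is contained in an exact algebra $B$ in such a way that $A_0\to B$ is nuclear. The ideal $\mathcal K(H)$ ties the unknown algebra $B$ to $H$: it yields a completely positive $A$-bimodule map $\Psi:B\to B(H)$. Since $A_0$ is not nuclear while $A_0\to B$ is, $\Psi$ cannot take values close to $A_0+\mathcal K$, and some $y=\Psi(x)$ is far from $A_0+\mathcal K$ at many places (Section~\ref{sec:nonembedding}). In the spirit of Voiculescu's double commutant theorem, there are then operators that commute with $A_0$ modulo compacts but not with $y$ (Section~\ref{sec:blocks}), and they can be chosen so that together with $x$ they violate exactness (Section~\ref{sec:test}). The difficulty is the order of quantifiers: $A$ must contain these operators before $B$ and $x$ are known. We therefore put operators for all possible $x$ into $A$, along the branches of a countable tree, so that operators belonging to different branches are orthogonal modulo compacts (Section~\ref{sec:tree}).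 The quotient then remains $A_0\otimes C(X)$, and this makes $A$ exact (Section~\ref{sec:exact}). Theorem~\ref{thm:complements} and the role of the hypotheses are treated in Section~\ref{sec:complements}.

\section{Conventions and background}\label{sec:background}

Throughout, $\otimes$ is the minimal tensor product and $\odot$ the algebraic one, ideals are closed and two-sided, $\mathcal K(H)$ denotes the compact operators on $H$, and $\mathcal Q(H)=B(H)/\mathcal K(H)$ is the Calkin algebra; the image of $y\in B(H)$ in $\mathcal Q(H)$ is written $\dot y$. Inner products are linear in the first variable, $(\delta_k)$ is the standard basis of $\mathbb C^N$, $(e_{pq})$ are the matrix units, $U(N)$ is the unitary group and $\mathrm{tr}$ is the normalized trace on $M_N$. A linear map $\theta$ between $C^*$-algebras is \emph{completely positive} (cp) if all the maps $\theta\otimes\mathrm{id}_{M_k}$ are positive, and a \emph{complete contraction} if they are all contractive; ``ccp'' means completely positive and contractive, ``ucp'' unital and completely positive. We use the following standard facts.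

\begin{enumerate}
\item[(F1)] \emph{Minimal tensor product.} If $A\subset B(H)$ and $C\subset B(H')$, then $A\otimes C$ is the closure of $A\odot C$ in $B(H\otimes H')$, independently of the faithful representations. Hence $\otimes$ is associative, and $A_1\subset A$, $C_1\subset C$ give $A_1\otimes C_1\subset A\otimes C$. The tensor product of two complete contractions extends to a contraction between minimal tensor products. All $*$-homomorphisms, all ccp maps and all maps $y\mapsto T_2^*yT_1$ with $\|T_1\|,\|T_2\|\le1$ are complete contractions. A cp map $\theta$ on a unital algebra has norm $\|\theta(1)\|$.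
\item[(F2)] \emph{Exactness as an equality of norms.} For an ideal $I\subset C$ the map $A\otimes C\to A\otimes(C/I)$ is onto and kills $A\otimes I$. So $A$ is exact if and only if the kernel is always equal to $A\otimes I$, that is, if and only if the induced $*$-homomorphism $(A\otimes C)/(A\otimes I)\to A\otimes(C/I)$ is always injective, hence isometric.
\item[(F3)] \emph{Permanence of exactness.} Subalgebras of exact algebras are exact (restrict a nuclear faithful representation). If $A_1$ and $A_2$ are exact, so is $A_1\otimes A_2$, since tensoring with it is a composition of two exact functors. Quotients of exact algebras are exact (Kirchberg); this is used only for Theorem~\ref{thm:complements}(a).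
\item[(F4)] \emph{Nuclearity.} The composition of a nuclear map with a ccp map, on either side, is nuclear. Commutative algebras and $\mathcal K(H)$ are nuclear; tensor products and extensions of nuclear algebras are nuclear. If $C$ is nuclear and $\pi_1:A\to D$, $\pi_2:C\to D$ are $*$-homomorphisms with commuting ranges, then $a\otimes c\mapsto\pi_1(a)\pi_2(c)$ extends to a $*$-homomorphism $A\otimes C\to D$.
\item[(F5)] \emph{Choi matrices.} A linear map $\chi:M_k\to D$ into a $C^*$-algebra is cp if and only if its Choi matrix $[\chi(e_{pq})]\in M_k(D)$ is positive.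
\item[(F6)] \emph{Polar decomposition of functionals.} Every functional $f$ of norm one on a unital $C^*$-algebra has the form $f(y)=\langle\pi(y)\xi,\eta\rangle$ for a unital representation $\pi$ and unit vectors $\xi,\eta$.
\item[(F7)] \emph{Quasicentral approximate units (Arveson).} If $I$ is an ideal of $D$, the convex hull of any approximate unit of $I$ contains a net $(e_\nu)$ with $\|e_\nu k-k\|\to0$ for $k\in I$ and $\|[e_\nu,d]\|\to0$ for all $d\in D$.
\end{enumerate}

\section{A test for non-exactness}\label{sec:test}

By (F2), to show that $B$ is not exact we need an element of $B\odot C$ that is small in $B\otimes(C/I)$ and large modulo $B\otimes I$. We take for $C$ a product of matrix algebras and use unitaries that are real matrices in each coordinate but become free in $C/I$. Freeness makes a sum of $m$ terms have norm of order $\sqrt m$; reality makes it have norm of order $m$.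

Let $\mathbb F_2=\langle v,w\rangle$ be the free group. It is residually finite, so there are normal subgroups of finite index $\Gamma_1\supset\Gamma_2\supset\cdots$ with $\bigcap_n\Gamma_n=\{1\}$. Let $N_n=|\mathbb F_2/\Gamma_n|$, let $\lambda_n:\mathbb F_2\to U(N_n)$ be the quotient map followed by the left regular representation of $\mathbb F_2/\Gamma_n$, and put
\[
V_n=\lambda_n(v),\qquad W_n=\lambda_n(w),\qquad g_i=w^iv^i,\qquad U_{i,n}=\lambda_n(g_i)=W_n^iV_n^i\quad(i\ge1).
\]
All $\lambda_n(g)$ are permutation matrices. If $g\notin\Gamma_n$, left translation by $g$ on $\mathbb F_2/\Gamma_n$ has no fixed point, so $\mathrm{tr}(\lambda_n(g))=0$. Thus for each $g\neq1$ we have $\mathrm{tr}(\lambda_n(g))=0$ for all large $n$. These objects are fixed for the rest of the paper. The elements $g_i$ have the shape (power of $w$)(power of $v$) because they will be produced by multiplying an unknown element by a function of $W_n$ on the left and a function of $V_n$ on the right.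

\begin{lemma}\label{lem:free}
The elements $g_1,g_2,\dots$ freely generate a free subgroup of $\mathbb F_2$.
\end{lemma}

\begin{proof}
Take a nonempty reduced word in the letters $g_i=w^iv^i$ and $g_i^{-1}=v^{-i}w^{-i}$. Each letter consists of two syllables, one a power of $v$ and one a power of $w$. At the junction of two neighboring letters there are four cases. In $g_ig_j$ the syllables that meet are $v^i$ and $w^j$, and in $g_i^{-1}g_j^{-1}$ they are $w^{-i}$ and $v^{-j}$; nothing cancels. In $g_ig_j^{-1}$ they merge to $v^{i-j}$, and in $g_i^{-1}g_j$ to $w^{j-i}$, where $i\ne j$ because the word is reduced. Each syllable takes part in at most one junction, so after merging we have a nonempty product of nonzero powers of $v$ and $w$ in alternation. Such a product is not $1$ in $\mathbb F_2$.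
\end{proof}

We write $\mathbb F_m$ for the free group generated by $g_1,\dots,g_m$, $\lambda$ for its left regular representation on $\ell^2(\mathbb F_m)$, and $C^*_r(\mathbb F_m)$ for the $C^*$-algebra generated by $\lambda(\mathbb F_m)$.

\begin{lemma}\label{lem:sqrt}
If $b_1,\dots,b_m$ are contractions in a $C^*$-algebra $B$, then $\big\|\sum_{i=1}^m b_i\otimes\lambda(g_i)\big\|\le2\sqrt m$ in $B\otimes C^*_r(\mathbb F_m)$.
\end{lemma}

\begin{proof}
Let $p_i$ and $q_i$ be the projections of $\ell^2(\mathbb F_m)$ onto the closed span of the reduced words starting with $g_i$ and with $g_i^{-1}$, respectively. For $k\in\mathbb F_m$, the reduced form of $g_ik$ starts with $g_i$ exactly when $k$ does not start with $g_i^{-1}$. Hence $(1-p_i)\lambda(g_i)=\lambda(g_i)q_i$, that is, $\lambda(g_i)=p_i\lambda(g_i)+\lambda(g_i)q_i$. Represent $B$ faithfully and put $T_1=\sum_i b_i\otimes p_i\lambda(g_i)$, $T_2=\sum_i b_i\otimes\lambda(g_i)q_i$. The $p_i$ are mutually orthogonal, and so are the $q_i$. Therefore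
\[
T_1^*T_1=\sum_i b_i^*b_i\otimes\lambda(g_i)^*p_i\lambda(g_i)\le m,\qquad T_2T_2^*=\sum_i b_ib_i^*\otimes\lambda(g_i)q_i\lambda(g_i)^*\le m,
\]
and $\|T_1+T_2\|\le2\sqrt m$.
\end{proof}

\begin{proposition}\label{prop:test}
Let $B$ be a $C^*$-algebra, $Y\subset\mathbb N$ an infinite set and $\beta>0$. Suppose there are contractions $b_1,b_2,\ldots\in B$ and, for $n\in Y$, complete contractions $\theta_n:B\to M_{N_n}$ and numbers $\beta_n\ge\beta$ such that for every $i$
\[
\|\theta_n(b_i)-\beta_nU_{i,n}\|\to0\qquad(n\to\infty,\ n\in Y).
\]
Then $B$ is not exact.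
\end{proposition}

\begin{proof}
Let $C=\prod_{n\in Y}M_{N_n}$ be the algebra of bounded sequences, $\mathcal U$ a nonprincipal ultrafilter on $Y$, and $\mathrm{tr}_{\mathcal U}(c)=\lim_{\mathcal U}\mathrm{tr}(c_n)$, a tracial state on $C$. The set $I=\{c\in C:\mathrm{tr}_{\mathcal U}(c^*c)=0\}$ is a closed left ideal, and it is self-adjoint because $\mathrm{tr}_{\mathcal U}(cc^*)=\mathrm{tr}_{\mathcal U}(c^*c)$; so it is an ideal. By the Cauchy--Schwarz inequality $\mathrm{tr}_{\mathcal U}$ vanishes on $I$, and it defines a faithful trace on $C/I$. Fix $m$, let $u_i=(U_{i,n})_{n\in Y}\in C$ with image $\bar u_i\in C/I$, and put $T=\sum_{i=1}^m b_i\otimes u_i\in B\otimes C$.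

\emph{The image of $T$ in $B\otimes(C/I)$ is small.} For $g\in\mathbb F_m\subset\mathbb F_2$ let $\bar u(g)$ be the image of $(\lambda_n(g))_{n\in Y}$ in $C/I$. This is a unitary representation of $\mathbb F_m$ with $\bar u(g_i)=\bar u_i$, and $\mathrm{tr}_{\mathcal U}(\bar u(g))=0$ for $g\ne1$. Let $D=C^*(\bar u_1,\dots,\bar u_m)$. The GNS representation $\pi$ of $(D,\mathrm{tr}_{\mathcal U})$, with cyclic vector $\hat1$, is faithful because the trace is. The vectors $\pi(\bar u(g))\hat1$, $g\in\mathbb F_m$, have dense span and are orthonormal, since the inner product of the vectors for $g$ and $k$ is $\mathrm{tr}_{\mathcal U}(\bar u(k^{-1}g))$. They are permuted by left multiplication, so $\pi\circ\bar u$ is unitarily equivalent to $\lambda$, and $D\cong C^*_r(\mathbb F_m)$ with $\bar u_i\mapsto\lambda(g_i)$. Here $\mathbb F_m$ is free on $g_1,\dots,g_m$ by Lemma~\ref{lem:free}, so (F1) and Lemma~\ref{lem:sqrt} give $\|\sum_i b_i\otimes\bar u_i\|_{B\otimes(C/I)}\le2\sqrt m$.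

\emph{$T$ is large modulo $B\otimes I$.} Let $\Omega_n=N_n^{-1/2}\sum_k\delta_k\otimes\delta_k\in\mathbb C^{N_n}\otimes\mathbb C^{N_n}$. For $a,c\in M_{N_n}$,
\[
\langle(a\otimes c)\Omega_n,\Omega_n\rangle=N_n^{-1}\sum_{k,l}a_{lk}c_{lk}=\mathrm{tr}(a^Tc),\qquad |\mathrm{tr}(a^Tc)|\le \mathrm{tr}(a^*a)^{1/2}\,\mathrm{tr}(c^*c)^{1/2}\le\|a\|\,\mathrm{tr}(c^*c)^{1/2},
\]
where $a^T$ is the transpose. Let $\omega_n$ be the composition of $\theta_n\otimes\mathrm{ev}_n:B\otimes C\to M_{N_n}\otimes M_{N_n}$, which is contractive by (F1), with the vector state of $\Omega_n$. Then $\|\omega_n\|\le1$ and $\omega_n(b\otimes c)=\mathrm{tr}(\theta_n(b)^Tc_n)$. The functional $\omega=\lim_{\mathcal U}\omega_n$ has norm at most $1$, and $|\omega(b\otimes c)|\le\|b\|\,\mathrm{tr}_{\mathcal U}(c^*c)^{1/2}$ shows that it vanishes on $B\odot I$, hence on $B\otimes I$. Since $U_{i,n}$ is a real unitary matrix, $\mathrm{tr}(U_{i,n}^TU_{i,n})=1$, and so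
\[
|\omega_n(b_i\otimes u_i)-\beta_n|=\big|\mathrm{tr}\big((\theta_n(b_i)-\beta_nU_{i,n})^TU_{i,n}\big)\big|\le\|\theta_n(b_i)-\beta_nU_{i,n}\|.
\]
As $\mathcal U$ is nonprincipal, $|\omega(T)|\ge m\beta$. So the norm of $T$ in $(B\otimes C)/(B\otimes I)$ is at least $m\beta$.

If $B$ were exact, (F2) would give $m\beta\le2\sqrt m$ for every $m$, which fails for $m>4/\beta^2$.
\end{proof}

\begin{example}\label{ex:product}
Take $B=\prod_nM_{N_n}$, $b_i=(U_{i,n})_n$, $\theta_n=\mathrm{ev}_n$ and $\beta_n=1$. Then $B$ is not exact; five unitaries suffice, since $5>2\sqrt5$. As $B$ acts block diagonally on $\bigoplus_n\mathbb C^{N_n}\cong\ell^2$, the algebra $B(\ell^2)$ is not exact either. So the target in Kirchberg's characterization of exactness cannot itself serve as the nuclear algebra that we look for.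
\end{example}

The next example is the smallest case in which the mechanism of the proof is visible: two harmless algebras generate a non-exact one, and the conclusion persists if one of them is seen only through a bimodule map.

\begin{example}\label{ex:model}
On $H=\bigoplus_n\mathbb C^2\otimes\mathbb C^{N_n}$ consider
\[
\tilde v=\bigoplus_n e_{11}\otimes V_n,\qquad \tilde w=\bigoplus_n e_{22}\otimes W_n,\qquad y=\bigoplus_n e_{21}\otimes1 .
\]
The operators $\tilde v,\tilde w$ are normal, and $\tilde v\tilde w=\tilde w\tilde v=\tilde v^*\tilde w=\tilde w\tilde v^*=0$, so $D=C^*(1,\tilde v,\tilde w)$ is commutative, although $V_n$ and $W_n$ come from free generators. Also $C^*(y)\cong M_2$. Let $B$ be a $C^*$-algebra containing $D$, let $\Psi:B\to B(H)$ be a ccp map with $\Psi(dxd')=d\Psi(x)d'$ for $d,d'\in D$, and suppose that $\Psi(x)=y$ for some contraction $x\in B$. For $b_i=\tilde w^{\,i}x\tilde v^{\,i}$ we get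
\[
\Psi(b_i)=\bigoplus_n (e_{22}\otimes W_n^i)(e_{21}\otimes1)(e_{11}\otimes V_n^i)=\bigoplus_n e_{21}\otimes U_{i,n}.
\]
Let $\theta_n(b)\in M_{N_n}$ be the $(2,1)$ entry of the $n$-th diagonal block of $\Psi(b)$. Then $\theta_n(b_i)=U_{i,n}$, and $B$ is not exact by Proposition~\ref{prop:test}. In particular $C^*(D,y)$ is not exact.
\end{example}

Three features made this work: the supports $e_{11}$ and $e_{22}$ are orthogonal, which keeps $D$ commutative; on each block $y$ has the form $z\otimes1$, so the unitaries pass through it; and $e_{22}ze_{11}\neq0$, so $y$ carries one support to the other and brings $W_n^i$ next to $V_n^i$. The next section produces these three features, approximately, for every operator that is far from $A_0+\mathcal K$.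

\section{Blocks}\label{sec:blocks}

From now on $A_0$ is as in Theorem~\ref{thm:main}; exactness and non-nuclearity of $A_0$ are not used in this section. Fix a faithful unital representation $\sigma:A_0\to B(G)$ on a separable Hilbert space with $\sigma(A_0)\cap\mathcal K(G)=0$; an infinite multiple $\sigma_0\otimes1_{\ell^2}$ of a faithful unital representation on a separable space will do. Then $\bar\sigma(a)=\sigma(a)+\mathcal K(G)$ is an injective unital $*$-homomorphism $A_0\to\mathcal Q(G)$. The set
\[
\mathcal E=\sigma(A_0)+\mathcal K(G)
\]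
is the preimage of the $C^*$-algebra $\bar\sigma(A_0)$, hence closed, and $\mathrm{dist}(y,\mathcal E)=\mathrm{dist}(\dot y,\bar\sigma(A_0))$. Fix finite self-adjoint subsets $\mathcal F_1\subset\mathcal F_2\subset\cdots$ of the unit ball of $A_0$ whose union is dense in the unit ball.

\begin{definition}\label{def:block}
A \emph{block of level $n$} is a tuple $d=(r,e_1,e_2,S)$, where $r\ge1$ is an integer, $e_1,e_2\in M_r$ are positive contractions with $e_1e_2=0$, and $S:\mathbb C^r\otimes\mathbb C^{N_n}\to G$ is an isometry such that
\begin{equation}\label{eq:central}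
\big\|[\sigma(a),\,S(e_i\otimes U)S^*]\big\|\le\tfrac1n\qquad(a\in\mathcal F_n,\ U\in U(N_n),\ i=1,2).
\end{equation}
\end{definition}

Blocks exist: take $e_1=e_2=0$. For fixed $r$ the blocks of level $n$ form a subset of the separable metric space $M_r\times M_r\times B(\mathbb C^r\otimes\mathbb C^{N_n},G)$ with the norm metric. We fix a countable set $\mathcal D_n$ of blocks of level $n$ that is dense for each $r$. The definition does not mention any operator $y$; this is what allows us to list blocks in advance.

\begin{lemma}[Block lemma]\label{lem:block}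
Let $y\in B(G)$ with $\|y\|\le1$ and $\mathrm{dist}(y,\mathcal E)>\delta>0$, and let $n\ge1$. There are $d=(r,e_1,e_2,S)\in\mathcal D_n$ and $z\in M_r$ with $\|z\|\ge\delta/2$ and
\begin{equation}\label{eq:block}
\big\|(e_2\otimes1)S^*yS(e_1\otimes1)-z\otimes1\big\|\le\tfrac1n .
\end{equation}
\end{lemma}

\begin{example}\label{ex:scalar}
Let $A_0=\mathbb C$, $G=\mathbb C^2\otimes\ell^2$ and $y=e_{11}\otimes1$. Then $\dot y$ is a projection different from $0$ and $1$, so $\mathrm{dist}(y,\mathcal E)=\min_\mu\max(|\mu|,|1-\mu|)=\frac12$. Condition \eqref{eq:central} is empty. The orthogonal unit vectors $\xi=(1,1)/\sqrt2$ and $\eta=(1,-1)/\sqrt2$ satisfy $\langle e_{11}\xi,\eta\rangle=\frac12$. Let $e_1,e_2\in M_2$ be the projections onto $\mathbb C\xi$ and $\mathbb C\eta$, and $S=1\otimes S_0$ with any isometry $S_0:\mathbb C^{N_n}\to\ell^2$. Then $(e_2\otimes1)S^*yS(e_1\otimes1)=z\otimes1$ with $z=e_2e_{11}e_1$ of norm $\frac12$.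
\end{example}

In general the vectors $\xi,\eta$ come from a functional that separates $y$ from $\mathcal E$, and they live in a representation of the Calkin algebra rather than in $G$. A finite-dimensional piece of that representation, with the multiplicity $N_n$ that makes room for the unitaries $U$, has to be carried back to $G$. This is done by the following lemma.

\begin{lemma}[Glimm]\label{lem:glimm}
Let $\Phi:B(G)\to M_k$ be ucp with $\Phi(\mathcal K(G))=0$, let $\mathcal X\subset B(G)$ be finite and $\varepsilon>0$. There is an isometry $S:\mathbb C^k\to G$ with $\|S^*xS-\Phi(x)\|<\varepsilon$ for $x\in\mathcal X$.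
\end{lemma}

\begin{proof}
We encode $\Phi$ as a state on $M_k(B(G))=B(\mathcal G)$, $\mathcal G=G^k$, and approximate this state by vector states. Let $\mathcal V$ be the set of states $g$ on $B(\mathcal G)$ such that for every finite $\mathcal Y\subset B(\mathcal G)$, every $\varepsilon'>0$ and every finite-dimensional $M\subset\mathcal G$ there is a unit vector $\xi\perp M$ with $|g(x)-\langle x\xi,\xi\rangle|<\varepsilon'$ for $x\in\mathcal Y$. The subspace $M$ is included in the definition to obtain convexity.

The set $\mathcal V$ is weak$^*$-closed, because the condition involves only finitely many values of $g$ up to an error. It is convex: given $g_1,g_2\in\mathcal V$, $t\in[0,1]$ and $\mathcal Y,\varepsilon',M$, choose $\xi_1\perp M$ for $g_1$ and then $\xi_2\perp M+\mathrm{span}\{\xi_1,x\xi_1,x^*\xi_1:x\in\mathcal Y\}$ for $g_2$. Then $\xi=\sqrt t\,\xi_1+\sqrt{1-t}\,\xi_2$ is a unit vector orthogonal to $M$, the cross terms $\langle x\xi_1,\xi_2\rangle$ and $\langle x\xi_2,\xi_1\rangle=\langle\xi_2,x^*\xi_1\rangle$ vanish, and $\xi$ works for $tg_1+(1-t)g_2$.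

Let $x\in B(\mathcal G)$ be self-adjoint and let $\mu$ be the maximum of the spectrum of $\dot x$ in $\mathcal Q(\mathcal G)$. We claim that $g(x)=\mu$ for some $g\in\mathcal V$. For every $j\ge1$ the spectral projection of $x$ for $[\mu-\frac1j,\mu+\frac1j]$ has infinite rank: otherwise a continuous function $\phi$ supported in this interval with $\phi(\mu)=1$ would give an operator $\phi(x)$ of finite rank, although its image $\phi(\dot x)$ is nonzero. So for all $j$ and all finite-dimensional $M$ the range of this projection contains a unit vector $\xi_{j,M}\perp M$, and $|\langle x\xi_{j,M},\xi_{j,M}\rangle-\mu|\le\frac1j$. Order the pairs $(j,M)$ by size and inclusion. A weak$^*$ cluster point $g$ of the net of vector states lies in $\mathcal V$ and has $g(x)=\mu$.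

Now every state $F$ on $B(\mathcal G)$ that vanishes on $\mathcal K(\mathcal G)$ lies in $\mathcal V$. Otherwise the Hahn--Banach theorem gives a self-adjoint $x$ with $F(x)>\sup_{g\in\mathcal V}g(x)\ge\mu$, whereas $F(x)\le\mu$ because $F$ comes from a state on $\mathcal Q(\mathcal G)$.

Apply this to $F([x_{ij}])=\frac1k\sum_{i,j}\langle\Phi(x_{ij})\delta_j,\delta_i\rangle$. It is the composition of the ucp map $\Phi\otimes\mathrm{id}_{M_k}$ with the vector state of the unit vector $k^{-1/2}(\delta_1,\dots,\delta_k)$, so it is a state, and it kills $M_k(\mathcal K(G))=\mathcal K(\mathcal G)$. Let $\mathcal Y$ consist of the matrices with one entry from $\mathcal X\cup\{1\}$ and zeros elsewhere. For each $\varepsilon'>0$ we get $\xi=(\xi_1,\dots,\xi_k)\in\mathcal G$ with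
\[
|k\langle x\xi_j,\xi_i\rangle-\langle\Phi(x)\delta_j,\delta_i\rangle|<k\varepsilon'\qquad(x\in\mathcal X\cup\{1\},\ 1\le i,j\le k).
\]
With $S_0\delta_j=\sqrt k\,\xi_j$ this says that the entries of $S_0^*xS_0-\Phi(x)$, $x\in\mathcal X$, and of $S_0^*S_0-1$ are smaller than $k\varepsilon'$. For small $\varepsilon'$ the isometry $S=S_0(S_0^*S_0)^{-1/2}$ is defined, and $S^*xS=(S_0^*S_0)^{-1/2}S_0^*xS_0(S_0^*S_0)^{-1/2}$ is within $\varepsilon$ of $\Phi(x)$.
\end{proof}

\begin{proof}[Proof of Lemma~\ref{lem:block}]
It suffices to find a block of level $n$ and $z$ with strict inequality in \eqref{eq:block}: for fixed $r$ and $z$ the left side is continuous in $(e_1,e_2,S)$, so a nearby block in $\mathcal D_n$ satisfies \eqref{eq:block}, and it satisfies \eqref{eq:central} because it is a block. Choose $\varepsilon\in(0,1)$ with $5\sqrt\varepsilon\le\frac1n$ and $2\varepsilon\le\delta/2$; then $\varepsilon<\frac1n$.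

\emph{Step 1: two orthogonal almost central supports.} By the Hahn--Banach theorem there is $f\in B(G)^*$ of norm one that vanishes on $\mathcal E$ and has $f(y)>\delta$. It factors through a functional of norm one on $\mathcal Q(G)$, so (F6) gives a unital representation $\pi$ of $B(G)$ on a Hilbert space $\mathcal H$ with $\pi(\mathcal K(G))=0$ and unit vectors $\xi,\eta$ with $f(x)=\langle\pi(x)\xi,\eta\rangle$. Write $\pi(a)$ for $\pi(\sigma(a))$ when $a\in A_0$. The subspaces $\mathcal H_1=\overline{\pi(A_0)\xi}$ and $\mathcal H_2=\overline{\pi(A_0)\eta}$ reduce $\pi(A_0)$ and contain $\xi$ and $\eta$, since $A_0$ is unital. They are orthogonal, because $\langle\pi(a)\xi,\pi(b)\eta\rangle=f(\sigma(b^*a))=0$. Thus $A_0$ never connects $\xi$ to $\eta$, while $y$ does.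

Apply (F7) to the approximate unit of finite-rank projections in the ideal $\mathcal K(\mathcal H_i)$ of $\pi(A_0)|_{\mathcal H_i}+\mathcal K(\mathcal H_i)$, testing on the rank-one projection onto $\xi$ or $\eta$. We obtain positive contractions $e_i$ of finite rank on $\mathcal H_i$, which we extend by $0$ to $\mathcal H$, with
\[
\|[e_i,\pi(a)]\|\le\varepsilon\ \ (a\in\mathcal F_n),\qquad\|e_1\xi-\xi\|\le\varepsilon,\qquad\|e_2\eta-\eta\|\le\varepsilon .
\]
We have $e_1e_2=0$ since $\mathcal H_1\perp\mathcal H_2$. Let $E=\mathrm{ran}\,e_1+\mathrm{ran}\,e_2\cong\mathbb C^r$, with orthogonal projection $\Pi$; here $r\ge1$ because $e_1\xi\ne0$. Put $N=N_n$, and on $\mathcal H\otimes\mathbb C^N$ put $\Pi'=\Pi\otimes1$ and $\pi'(x)=\pi(x)\otimes1$. Operators on $E\otimes\mathbb C^N$ are identified with operators $c$ on $\mathcal H\otimes\mathbb C^N$ satisfying $c=\Pi'c\Pi'$.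

\emph{Step 2: transport to $G$.} The map $x\mapsto\Pi'\pi'(x)\Pi'$ from $B(G)$ to $B(E\otimes\mathbb C^N)$ is ucp and kills $\mathcal K(G)$. Lemma~\ref{lem:glimm} gives an isometry $S:E\otimes\mathbb C^N\to G$ with
\begin{equation}\label{eq:transport}
\|S^*xS-\Pi'\pi'(x)\Pi'\|<\varepsilon\qquad\text{for }x\in\{y\}\cup\{\sigma(a),\sigma(a^*a):a\in\mathcal F_n\}.
\end{equation}
The elements $\sigma(a^*a)$ are included because \eqref{eq:central} concerns $\sigma(a)S$, not only its compression $S^*\sigma(a)S$.

\emph{Step 3: proof of \eqref{eq:central}.} Let $a\in\mathcal F_n$, $U\in U(N)$ and $c=e_i\otimes U$. Then $c=\Pi'c\Pi'$, $\|c\|\le1$, and $[c,\pi'(a)]=[e_i,\pi(a)]\otimes U$ has norm at most $\varepsilon$. Let $\Delta=\sigma(a)Sc-S\Pi'\pi'(a)c$. Then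
\[
\Delta^*\Delta=c^*S^*\sigma(a^*a)Sc-c^*S^*\sigma(a)^*S\,\Pi'\pi'(a)c-c^*\pi'(a)^*\Pi'\,S^*\sigma(a)Sc+c^*\pi'(a)^*\Pi'\pi'(a)c .
\]
By \eqref{eq:transport}, up to an error $\varepsilon$ each, the first term equals $c^*\pi'(a^*a)c$ and the second and third equal $-c^*\pi'(a)^*\Pi'\pi'(a)c$. So $\Delta^*\Delta$ is within $3\varepsilon$ of
\[
c^*\pi'(a)^*(1-\Pi')\pi'(a)c=\big|(1-\Pi')\pi'(a)c\big|^2=\big|(1-\Pi')[\pi'(a),c]\big|^2,
\]
where $|T|^2=T^*T$ and we used $(1-\Pi')c=0$. This operator has norm at most $\varepsilon^2$, so $\|\Delta\|\le2\sqrt\varepsilon$, and $\sigma(a)ScS^*$ is within $2\sqrt\varepsilon$ of $S\Pi'\pi'(a)cS^*$. The same estimate for $a^*\in\mathcal F_n$ and $c^*=e_i\otimes U^*$, after taking adjoints, says that $ScS^*\sigma(a)$ is within $2\sqrt\varepsilon$ of $Sc\pi'(a)\Pi'S^*$. The two approximants differ by $S\Pi'[\pi'(a),c]\Pi'S^*$, of norm at most $\varepsilon$. Hence $\|[\sigma(a),ScS^*]\|\le4\sqrt\varepsilon+\varepsilon\le5\sqrt\varepsilon\le\frac1n$, and $(r,e_1,e_2,S)$ is a block of level $n$.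

\emph{Step 4: proof of \eqref{eq:block}.} Let $z=e_2\pi(y)e_1|_E$. Then $(e_2\otimes1)\Pi'\pi'(y)\Pi'(e_1\otimes1)=z\otimes1$, so by \eqref{eq:transport} the left side of \eqref{eq:block} is at most $\varepsilon<\frac1n$. Finally, using $e_i\Pi=e_i$ and $\|y\|\le1$,
\[
\|z\|\ge|\langle z\Pi\xi,\Pi\eta\rangle|=|\langle\pi(y)e_1\xi,e_2\eta\rangle|\ge f(y)-\|e_1\xi-\xi\|-\|e_2\eta-\eta\|\ge\delta-2\varepsilon\ge\delta/2.\qedhere
\]
\end{proof}

\begin{remark}\label{rem:projections}
In Step~1 one cannot ask for projections, as in Examples~\ref{ex:model} and~\ref{ex:scalar}. Let $s$ be the unilateral shift on $\ell^2$ with $s^*\delta_1=0$, and $P$ a projection of finite rank with $\|[P,s]\|\le\varepsilon$ and $\|P\delta_1-\delta_1\|\le\varepsilon$. Then $PsP$ is bounded below by $1-\varepsilon$ on the range of $P$, hence so is its adjoint, the range being finite-dimensional; but $\|Ps^*P\delta_1\|\le\varepsilon$ and $\|P\delta_1\|\ge1-\varepsilon$. So $(1-\varepsilon)^2\le\varepsilon$, which fails for small $\varepsilon$. This is why the variable $e_i\in[0,1]$ appears in the commutative algebra below.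
\end{remark}

\section{The tree and the algebra $A$}\label{sec:tree}

A sequence of blocks $(d_n)$ with $d_n\in\mathcal D_n$ gives analogues of the operators $\tilde v,\tilde w$ of Example~\ref{ex:model}, and by \eqref{eq:central} they commute with $A_0$ modulo compacts. Since the operator to be caught is unknown, all sequences are needed. If every sequence acted on the same space $\bigoplus_nG$, with $d_n$ on the $n$-th summand, operators belonging to different sequences would overlap in infinitely many summands and we would lose control of the algebra they generate. Instead we let $d_n$ act on a copy of $G$ labeled by the earlier choices $(d_1,\dots,d_{n-1})$. Different sequences then share only finitely many summands, and the block $d_n$ can still be chosen after looking at what the unknown operator does on the summand where $d_n$ will act.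

Let $\mathcal T$ be the countable set of finite sequences $t=(d_1,\dots,d_k)$ with $k=|t|\ge0$ and $d_j\in\mathcal D_j$, ordered by extension; its elements are called \emph{nodes}. A \emph{branch} is a sequence $\alpha=(d_1,d_2,\dots)\in\prod_j\mathcal D_j$, and $\alpha|k=(d_1,\dots,d_k)$. There are at most $\aleph_0^{\aleph_0}=\mathfrak c$ branches. Let
\[
H=\bigoplus_{t\in\mathcal T}G_t,\qquad G_t=G,\qquad\hat\sigma(a)=\bigoplus_{t\in\mathcal T}\sigma(a),
\]
and let $P_t$ be the projection of $H$ onto $G_t$. The space $H$ is separable and infinite-dimensional, so $H\cong\ell^2$.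

Let $Z=(0,1]\times\mathbb T$, with coordinate functions $\tau$ and $\zeta$, and $L=C_0(Z)\oplus C_0(Z)$. For a positive contraction $e\in M_r$ and $V\in U(N)$, the commuting normal operators $e\otimes1$ and $1\otimes V$ have a joint functional calculus on $[0,1]\times\mathbb T$. Its restriction to the functions vanishing on $\{0\}\times\mathbb T$ is a $*$-homomorphism $C_0(Z)\to M_r\otimes M_N$, $\ell\mapsto\ell(e,V)$, with $\phi_1\otimes\phi_2\mapsto\phi_1(e)\otimes\phi_2(V)$. For $d=(r,e_1,e_2,S)\in\mathcal D_n$ define
\[
\rho_d:L\to B(G),\qquad\rho_d(\ell_1,\ell_2)=S\big(\ell_1(e_1,V_n)+\ell_2(e_2,W_n)\big)S^* .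
\]
If $\phi,\phi'\in C_0((0,1])$ then $\phi(e_1)\phi'(e_2)=0$, since $\phi$ and $\phi'$ are limits of polynomials without constant term and $e_1e_2=0$. So the two summands have orthogonal ranges, and as $S^*S=1$, the map $\rho_d$ is a $*$-homomorphism with values of finite rank. For a branch $\alpha=(d_n)$ and $\ell\in L$ let $\rho_\alpha(\ell)\in B(H)$ be the block diagonal operator that acts as $\rho_{d_n}(\ell)$ on $G_{\alpha|(n-1)}$ for $n\ge1$ and as $0$ on all other summands. For $i\in\mathbb Z$ put
\[
\ell_i^{(1)}=(\tau\zeta^i,0),\qquad\ell_i^{(2)}=(0,\tau\zeta^i).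
\]
If $d_n=(r,e_1,e_2,S)$, the blocks of $\rho_\alpha(\ell^{(1)}_i)$ and $\rho_\alpha(\ell^{(2)}_i)$ on $G_{\alpha|(n-1)}$ are
\begin{equation}\label{eq:generators}
S(e_1\otimes V_n^i)S^*\qquad\text{and}\qquad S(e_2\otimes W_n^i)S^*.
\end{equation}

\begin{lemma}\label{lem:tree}
Let $\alpha,\alpha'$ be branches, $\ell,\ell'\in L$ and $a\in A_0$.
\begin{enumerate}
\item[(a)] $[\rho_\alpha(\ell),\hat\sigma(a)]\in\mathcal K(H)$.
\item[(b)] If $\alpha\ne\alpha'$, then $\rho_\alpha(\ell)\rho_{\alpha'}(\ell')\in\mathcal K(H)$.
\end{enumerate}
\end{lemma}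

\begin{proof}
(a) Let $\ell$ be one of the elements $\ell_i^{(1)},\ell_i^{(2)}$ and $a\in\mathcal F_m$. The commutator is block diagonal with blocks of finite rank, supported on the nodes $\alpha|(n-1)$, and by \eqref{eq:generators} and \eqref{eq:central} the $n$-th block has norm at most $\frac1n$ for $n\ge m$. So it is compact. By density of $\bigcup_m\mathcal F_m$ in the unit ball the same holds for all $a\in A_0$. The set of $\ell$ whose image in $\mathcal Q(H)$ commutes with the image of $\hat\sigma(A_0)$ is a $C^*$-subalgebra of $L$. It is all of $L$ by the Stone--Weierstrass theorem, since the functions $\tau\zeta^i$, $i\in\mathbb Z$, form a self-adjoint family that vanishes nowhere on $Z$ and separates its points.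

(b) The product is block diagonal and vanishes on $G_t$ unless $t=\alpha|k=\alpha'|k'$ for some $k,k'$. This forces $k=k'=|t|$ and agreement of $\alpha$ and $\alpha'$ in the first $k$ terms, which happens for only finitely many $k$. All blocks have finite rank, so the product has finite rank.
\end{proof}

Let $C(X)$ be the unitization of the $c_0$-sum $\bigoplus_\alpha L$ over all branches; thus $X$ is the one-point compactification of a disjoint union of copies of $Z$, two for each branch. For $\ell\in L$ let $\ell_\alpha\in C(X)$ be its copy in the summand $\alpha$. By Lemma~\ref{lem:tree}(b) the $*$-homomorphisms $\ell_\alpha\mapsto\rho_\alpha(\ell)+\mathcal K(H)$ have mutually orthogonal ranges in $\mathcal Q(H)$. Their sum is a $*$-homomorphism, hence contractive, on each finite subsum, so it extends to the $c_0$-sum and then to a unital $*$-homomorphism $\rho:C(X)\to\mathcal Q(H)$. By Lemma~\ref{lem:tree}(a) the range of $\rho$ commutes with the elements $\dot\sigma(a)=\hat\sigma(a)+\mathcal K(H)$. By (F4) there is a unital $*$-homomorphism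
\[
\Theta:Q=A_0\otimes C(X)\to\mathcal Q(H),\qquad\Theta(a\otimes g)=\dot\sigma(a)\rho(g).
\]
We do not know that $\Theta$ is injective, so we use the pullback rather than the preimage of $\Theta(Q)$ in $B(H)$:
\[
A=\{(b,s)\in B(H)\oplus Q:\ \dot b=\Theta(s)\},\qquad q(b,s)=s,\qquad j_0(a)=(\hat\sigma(a),a\otimes1).
\]

\begin{proposition}\label{prop:A}
$A$ is a unital $C^*$-algebra of density at most $\mathfrak c$. The map $q:A\to Q$ is onto with kernel $J=\{(k,0):k\in\mathcal K(H)\}\cong\mathcal K(\ell^2)$, the map $j_0:A_0\to A$ is a unital $*$-homomorphism with $q(j_0(a))=a\otimes1$, and $(\rho_\alpha(\ell),1\otimes\ell_\alpha)\in A$ for every branch $\alpha$ and $\ell\in L$.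
\end{proposition}

\begin{proof}
$A$ is the set where two unital $*$-homomorphisms $B(H)\oplus Q\to\mathcal Q(H)$ agree, so it is a unital $C^*$-algebra. The map $q$ is onto because $B(H)\to\mathcal Q(H)$ is, and $(b,0)\in A$ means $\dot b=0$. The statements on $j_0$ and $\rho_\alpha$ hold because $\Theta(a\otimes1)=\dot\sigma(a)$ and $\Theta(1\otimes\ell_\alpha)=\rho_\alpha(\ell)+\mathcal K(H)$. Since $A_0$ and $L$ are separable and there are at most $\mathfrak c$ branches, $Q$ has density at most $\mathfrak c$; lifts of a dense subset of $Q$ plus a countable dense subset of $J$ are dense in $A$.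
\end{proof}

\section{Exactness of $A$}\label{sec:exact}

The ideal $J$ and the quotient $Q$ are exact. To conclude that $A$ is exact by a diagram chase, one also needs the sequences $0\to J\otimes C\to A\otimes C\to Q\otimes C\to0$ to be exact, and this does not come from the exactness of $J$ and $Q$ by formal reasons. A ccp splitting of $q$ would give it. We have a splitting $j_0$ on $A_0\otimes1$ only, but partitions of unity on $X$ spread it to approximate splittings on $Q$, and these suffice.

\begin{lemma}\label{lem:split}
There is a net of ccp maps $\Lambda_\nu:Q\to A$ with $q\Lambda_\nu(s)\to s$ in norm for every $s\in Q$.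
\end{lemma}

\begin{proof}
Let $g_1,\dots,g_k$ be a partition of unity in $C(X)$ with all $g_j\ne0$, and choose $x_j\in X$ with $g_j(x_j)>0$. We first lift it to a subpartition of unity in $A$. Choose $a_j'\in A$ with $q(a_j')=1\otimes g_j^{1/2}$, and put $\gamma_j'=a_j'^*a_j'$ and $R_0=\sum_j\gamma_j'$. Then $R_0-1\in J$ is self-adjoint, so its positive part $(R_0-1)_+$ lies in $J$. The element $R_1=1+(R_0-1)_+$ satisfies $R_1\ge1$, $R_1\ge R_0$ and $q(R_1)=1$. Hence $\gamma_j=R_1^{-1/2}\gamma_j'R_1^{-1/2}$ is positive, $q(\gamma_j)=1\otimes g_j$, and $\sum_j\gamma_j=R_1^{-1/2}R_0R_1^{-1/2}\le1$. Define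
\[
\Lambda(s)=\sum_{j=1}^k\gamma_j^{1/2}\,j_0\big((\mathrm{id}\otimes\mathrm{ev}_{x_j})(s)\big)\,\gamma_j^{1/2}\qquad(s\in Q).
\]
Each term is a $*$-homomorphism $Q\to A$ followed by conjugation with $\gamma_j^{1/2}$, so $\Lambda$ is cp, and $\|\Lambda\|=\|\Lambda(1)\|=\|\sum_j\gamma_j\|\le1$. For $a\in A_0$ and $g\in C(X)$,
\[
q\Lambda(a\otimes g)=\sum_j g(x_j)\,(1\otimes g_j^{1/2})(a\otimes1)(1\otimes g_j^{1/2})=a\otimes\sum_jg(x_j)g_j .
\]
Given a finite set $\mathcal S\subset C(X)$ and $\varepsilon>0$, take the partition of unity subordinate to a finite open cover by sets on which every $g\in\mathcal S$ oscillates by less than $\varepsilon$. If $g_j(x)>0$, then $x$ and $x_j$ lie in a common set of the cover, so $|\sum_jg(x_j)g_j(x)-g(x)|\le\sum_jg_j(x)|g(x_j)-g(x)|\le\varepsilon$. The resulting net, indexed by the pairs $\nu=(\mathcal S,\varepsilon)$, satisfies $q\Lambda_\nu(s)\to s$ for elementary tensors $s$, hence on $A_0\odot C(X)$, hence on $Q$ because the maps are contractive.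
\end{proof}

\begin{lemma}\label{lem:kernel}
For every $C^*$-algebra $C$, the kernel of $q\otimes\mathrm{id}_C:A\otimes C\to Q\otimes C$ is $J\otimes C$.
\end{lemma}

\begin{proof}
The kernel contains $J\otimes C$. For the converse we show $\mathrm{dist}(T,J\otimes C)\le\|(q\otimes\mathrm{id})(T)\|$ for all $T\in A\otimes C$. Both sides are continuous, so let $T=\sum_ka_k\otimes c_k\in A\odot C$. Since $A/J\cong Q$ isometrically, $\mathrm{dist}(\Lambda_\nu q(a_k)-a_k,J)=\|q\Lambda_\nu q(a_k)-q(a_k)\|\to0$. Hence $T_\nu=(\Lambda_\nu q\otimes\mathrm{id})(T)$ satisfies $\mathrm{dist}(T_\nu-T,J\otimes C)\to0$. By (F1), $\|T_\nu\|\le\|(q\otimes\mathrm{id})(T)\|$, and the inequality follows from $\mathrm{dist}(T,J\otimes C)\le\|T_\nu\|+\mathrm{dist}(T_\nu-T,J\otimes C)$.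
\end{proof}

\begin{proposition}\label{prop:exact}
$A$ is exact.
\end{proposition}

\begin{proof}
The algebras $J\cong\mathcal K(\ell^2)$ and $C(X)$ are nuclear, hence exact, and $Q=A_0\otimes C(X)$ is exact by (F3) since $A_0$ is. Let $I$ be an ideal of $C$ and let $T\in A\otimes C$ have image $0$ in $A\otimes(C/I)$; by (F2) we must show $T\in A\otimes I$. The element $(q\otimes\mathrm{id})(T)\in Q\otimes C$ has image $0$ in $Q\otimes(C/I)$, so it lies in $Q\otimes I$. The $*$-homomorphism $A\otimes I\to Q\otimes I$ has dense range, so it is onto, and there is $T'\in A\otimes I$ with $(q\otimes\mathrm{id})(T-T')=0$. By Lemma~\ref{lem:kernel}, $T-T'\in J\otimes C$. Its image in $J\otimes(C/I)\subset A\otimes(C/I)$ is $0$, so $T-T'\in J\otimes I$ by exactness of $J$. Hence $T\in A\otimes I$.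
\end{proof}

\section{Proof of the main theorem}\label{sec:nonembedding}

By Propositions~\ref{prop:A} and~\ref{prop:exact}, it remains to prove the following. Let $B$ be a $C^*$-algebra and $h:A\to B$ a $*$-homomorphism with $h|_J\ne0$ such that $h\circ j_0$ is nuclear. Then $B$ is not exact. We fix such $B$ and $h$.

\subsection*{The bimodule map}
The algebra $B$ does not act on $H$. The ideal $J$ locates a copy of $H$ inside any faithful representation of $B$, and compressing to it brings $B$ back to $B(H)$.

\begin{lemma}\label{lem:bimodule}
There is a ccp map $\Psi:B\to B(H)$ such that for $a=(b,s)$, $a'=(b',s')$ in $A$ and $x\in B$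
\[
\Psi(h(a))=b,\qquad\Psi(h(a)\,x\,h(a'))=b\,\Psi(x)\,b' .
\]
\end{lemma}

\begin{proof}
Let $B\subset B(\mathcal L)$ and write $h(k)$ for $h((k,0))$, $k\in\mathcal K(H)$. Let $p$ be the projection onto a unit vector $\xi_0\in H$. Since $\mathcal K(H)$ is simple and $h|_J\neq0$, the projection $h(p)$ is nonzero; let $\xi_1$ be a unit vector in its range. For $k,k'\in\mathcal K(H)$ we have $pk'^*kp=\langle k\xi_0,k'\xi_0\rangle p$, so $\langle h(k)\xi_1,h(k')\xi_1\rangle=\langle k\xi_0,k'\xi_0\rangle$. Every vector of $H$ has the form $k\xi_0$, so $R(k\xi_0)=h(k)\xi_1$ is a well-defined isometry $R:H\to\mathcal L$. For $a=(b,s)\in A$ we have $a\cdot(k,0)=(bk,0)$, hence $h(a)R(k\xi_0)=h(bk)\xi_1=R(bk\xi_0)$. Thus $h(a)R=Rb$, and, applying this to $a^*$ and taking adjoints, $R^*h(a)=bR^*$. The map $\Psi(x)=R^*xR$ has the required properties.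
\end{proof}

For a node $t$ let $\Psi_t(x)=P_t\Psi(x)|_{G_t}\in B(G)$. Each $\Psi_t:B\to B(G)$ is ccp, and $\Psi_t(hj_0(a))=\sigma(a)$ for $a\in A_0$.

\subsection*{An element that stays far from $\mathcal E$}
If some $\Psi_t$ took all its values in $\mathcal E$, then $x\mapsto\bar\sigma^{-1}(\Psi_t(x)+\mathcal K(G))$ would be a ccp map $B\to A_0$ whose composition with the nuclear map $hj_0$ is $\mathrm{id}_{A_0}$, and $A_0$ would be nuclear. We need a version in which the values are only close to $\mathcal E$, on finite sets, and $t$ depends on the finite set. Choi matrices allow us to correct a cp map on $M_k$ that almost takes values in $\bar\sigma(A_0)$.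

\begin{lemma}\label{lem:push}
There are a finite subset $\mathcal X$ of the unit ball of $B$ and $\delta>0$ such that for every node $t$ some $x\in\mathcal X$ has $\mathrm{dist}(\Psi_t(x),\mathcal E)\ge\delta$.
\end{lemma}

\begin{proof}
Suppose not: for every finite subset $\mathcal X$ of the unit ball and every $\delta>0$ there is a node $t$ with $\mathrm{dist}(\Psi_t(x),\mathcal E)<\delta$ for all $x\in\mathcal X$. We show that $\mathrm{id}_{A_0}$ is nuclear, contrary to the hypothesis on $A_0$.

Let $F\subset A_0$ be finite and $\varepsilon>0$. Choose ccp maps $\varphi:A_0\to M_k$ and $\psi:M_k\to B$ with $\|\psi\varphi(a)-hj_0(a)\|<\varepsilon$ for $a\in F$. Let $\delta>0$, and choose $t$ as above for $\mathcal X=\{\psi(e_{pq})\}$. Let $\chi:M_k\to\mathcal Q(G)$ be $\Psi_t\psi$ followed by the quotient map; it is ccp, and $\|\chi\varphi(a)-\bar\sigma(a)\|<\varepsilon$ for $a\in F$. By (F5) the matrix $c=[\chi(e_{pq})]$ is positive, and each of its $k^2$ entries has distance less than $\delta$ from $\bar\sigma(A_0)$. So $\|c-c_0\|\le k^2\delta$ for some $c_0\in M_k(\bar\sigma(A_0))$, and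 replacing $c_0$ by $(c_0+c_0^*)/2$ we may take it self-adjoint. Then $c'=c_0+k^2\delta\,1$ lies in $M_k(\bar\sigma(A_0))$, since $\bar\sigma$ is unital, and satisfies $c'\ge c\ge0$ and $\|c-c'\|\le2k^2\delta$. Since $\bar\sigma$ is injective, (F5) gives a cp map $\chi':M_k\to A_0$ with $[\bar\sigma\chi'(e_{pq})]=c'$. A contraction in $M_k$ is a combination of the $k^2$ matrix units with coefficients of modulus at most $1$, so $\|\bar\sigma\chi'-\chi\|\le2k^4\delta$. As $\bar\sigma$ is isometric, $\|\chi'\|\le1+2k^4\delta$, and for $a\in F$
\[
\|\chi'\varphi(a)-a\|=\|\bar\sigma\chi'\varphi(a)-\bar\sigma(a)\|\le2k^4\delta\|a\|+\varepsilon .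
\]
The map $\chi''=(1+2k^4\delta)^{-1}\chi'$ is ccp and $\|\chi''-\chi'\|\le2k^4\delta$, so $\|\chi''\varphi(a)-a\|\le4k^4\delta\|a\|+\varepsilon$. Since $k$ was fixed before $\delta$, this is less than $2\varepsilon$ for small $\delta$.
\end{proof}

The test of Proposition~\ref{prop:test} needs a single element $x$ that is far from $\mathcal E$ at infinitely many nodes of one branch, and the branch has to follow, at each such node, the block prescribed by Lemma~\ref{lem:block}. So we need an $x$ whose far nodes can be reached again from wherever the last block has led us.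

\begin{lemma}\label{lem:dense}
There are $x\in B$ with $\|x\|\le1$, $\delta>0$ and a node $t_0$ such that every node $t\ge t_0$ has an extension $t'\ge t$ with $\mathrm{dist}(\Psi_{t'}(x),\mathcal E)>\delta$.
\end{lemma}

\begin{proof}
Let $\mathcal X=\{x_1,\dots,x_p\}$ and $\delta_0>0$ be given by Lemma~\ref{lem:push}, and put $\delta=\delta_0/2$. Suppose the statement fails for this $\delta$, every $x_i$ and every $t_0$. Then for every $i$ and every node $t_0$ there is $t\ge t_0$ with $\mathrm{dist}(\Psi_{t'}(x_i),\mathcal E)\le\delta$ for \emph{all} $t'\ge t$. Starting from the empty sequence and applying this to $x_1,\dots,x_p$ in turn, we get nodes $t_1\le\dots\le t_p$ such that $x_i$ is within $\delta$ of $\mathcal E$ at all nodes above $t_i$. At $t_p$ we have $\mathrm{dist}(\Psi_{t_p}(x_i),\mathcal E)\le\delta<\delta_0$ for all $i$, contradicting Lemma~\ref{lem:push}.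
\end{proof}

\subsection*{The branch that catches $x$}
Take $x,\delta,t_0$ from Lemma~\ref{lem:dense}. Define nodes $s_0=t_0<s_1<s_2<\cdots$ recursively. Given $s_i\ge t_0$, choose $t'\ge s_i$ with $\mathrm{dist}(\Psi_{t'}(x),\mathcal E)>\delta$, let $n=|t'|+1$, let $d\in\mathcal D_n$ and $z_n$ be given by Lemma~\ref{lem:block} for $y=\Psi_{t'}(x)$, and let $s_{i+1}$ be $t'$ followed by $d$. The nodes $s_i$ are initial segments of a unique branch $\alpha=(d_n)$. Let $Y$ be the infinite set of the levels $n$ that occurred. For $n\in Y$, writing $t=\alpha|(n-1)$, $d_n=(r,e_1,e_2,S)$ and $y_n=\Psi_t(x)$, we have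
\begin{equation}\label{eq:caught}
\big\|(e_2\otimes1)S^*y_nS(e_1\otimes1)-z_n\otimes1\big\|\le\tfrac1n,\qquad\|z_n\|\ge\delta/2 .
\end{equation}

Now we repeat the computation of Example~\ref{ex:model}. For $i\ge1$ let
\[
\tilde v_i=\big(\rho_\alpha(\ell_i^{(1)}),1\otimes(\ell_i^{(1)})_\alpha\big),\qquad\tilde w_i=\big(\rho_\alpha(\ell_i^{(2)}),1\otimes(\ell_i^{(2)})_\alpha\big),
\]
which are contractions in $A$ by Proposition~\ref{prop:A}, and let $b_i=h(\tilde w_i)\,x\,h(\tilde v_i)\in B$, so $\|b_i\|\le1$. By Lemma~\ref{lem:bimodule}, $\Psi(b_i)=\rho_\alpha(\ell_i^{(2)})\Psi(x)\rho_\alpha(\ell_i^{(1)})$. The operator $\Psi(x)$ need not be block diagonal, but the outer factors are, so for $n\in Y$ and $t=\alpha|(n-1)$ formula \eqref{eq:generators} gives $\Psi_t(b_i)=S(e_2\otimes W_n^i)S^*\,y_n\,S(e_1\otimes V_n^i)S^*$. Therefore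
\[
S^*\Psi_t(b_i)S=(1\otimes W_n^i)\,\big[(e_2\otimes1)S^*y_nS(e_1\otimes1)\big]\,(1\otimes V_n^i),
\]
and by \eqref{eq:caught} this is within $\frac1n$ of $z_n\otimes W_n^iV_n^i=z_n\otimes U_{i,n}$. To remove the first tensor factor, choose unit vectors $\kappa_1,\kappa_2\in\mathbb C^r$ with $\langle z_n\kappa_1,\kappa_2\rangle=\|z_n\|$, regard them as isometries $\mathbb C\to\mathbb C^r$, and put
\[
\theta_n:B\to M_{N_n},\qquad\theta_n(b)=(\kappa_2^*\otimes1)\,S^*\Psi_t(b)S\,(\kappa_1\otimes1).
\]
This is a complete contraction by (F1). Since $(\kappa_2^*\otimes1)(z_n\otimes U_{i,n})(\kappa_1\otimes1)=\|z_n\|U_{i,n}$, we obtain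
\[
\big\|\theta_n(b_i)-\|z_n\|\,U_{i,n}\big\|\le\tfrac1n\qquad(i\ge1,\ n\in Y).
\]
Proposition~\ref{prop:test} applies with $\beta_n=\|z_n\|$ and $\beta=\delta/2$, and shows that $B$ is not exact. This completes the proof of Theorem~\ref{thm:main}, and with it of Theorem~\ref{thm:answer}. \qed

\section{Complements}\label{sec:complements}

\begin{proof}[Proof of Theorem~\ref{thm:complements}]
(a) Let $A$ be the algebra constructed above for $A_0=C_r^*(\mathbb F_2)$, and let $A'\subset B(H)$, $H\cong\ell^2$, be its image under the $*$-homomorphism $(b,s)\mapsto b$. Then $A'$ contains $\mathcal K(H)$, and it is exact as a quotient of an exact algebra, by (F3). If $A'$ embedded in a nuclear algebra $B$, then $A\to A'\to B$ would be a $*$-homomorphism into an exact algebra, nonzero on $J$, whose composition with $j_0$ is nuclear, contradicting Theorem~\ref{thm:main}.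

(b) If $A_0$ is nuclear, then $A_0\otimes C(X)$ is nuclear, and an extension of it by $\mathcal K(\ell^2)$ is itself nuclear by (F4); so (i) implies (ii). If $A_0$ is not nuclear, Theorem~\ref{thm:main} provides a space $X$ and an exact extension that does not embed in a nuclear algebra; so (ii) implies (i).

(c) In Theorem~\ref{thm:main} the ideal $\mathcal K(\ell^2)$ is nuclear, and the quotient $A_0\otimes C(X)$ embeds in the nuclear algebra $\mathcal O_2\otimes C(X)$ because $A_0$ embeds in $\mathcal O_2$ by Kirchberg's theorem. The extension $A$ is exact and embeds in no nuclear algebra.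
\end{proof}

\begin{remark}[The hypotheses of Theorem~\ref{thm:main}]\label{rem:hypotheses}
Separability of $A_0$ gives the separable space $G$, the sets $\mathcal F_n$ and the countable sets $\mathcal D_n$, hence a separable $H$. Exactness of $A_0$ is used only in Proposition~\ref{prop:exact}, and it is necessary there since $j_0$ is injective. Non-nuclearity of $A_0$ is used only in Lemma~\ref{lem:push}; for nuclear $A_0$ the same construction gives a nuclear algebra $A$, by (F4). Neither condition on $(B,h)$ can be dropped. If $h$ is $q$ followed by the embedding $A_0\otimes C(X)\to\mathcal O_2\otimes C(X)$, then $B$ is nuclear and $hj_0$ is nuclear, but $h|_J=0$. If $B=B(H)$ and $h(b,s)=b$, then $h|_J\neq0$ and $hj_0=\hat\sigma$ is nuclear, because the extension theorem for cp maps into $B(H)$ extends $\hat\sigma$ from $A_0\subset\mathcal O_2$ to a ccp map on the nuclear algebra $\mathcal O_2$; here $B$ is not exact, in accordance with Example~\ref{ex:product}.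
\end{remark}

\begin{remark}[Density]\label{rem:density}
Nonseparability is essential. Every separable $C^*$-subalgebra of $A$ is exact and therefore embeds in $\mathcal O_2$ by Kirchberg's theorem. Likewise, in Theorem~\ref{thm:complements}(b)(ii) no metrizable $X$ can give a counterexample, since then $C(X)$ and the extension are separable. Consequently the least density of an exact $C^*$-algebra that does not embed in a nuclear one is uncountable and, by Theorem~\ref{thm:answer}, at most $\mathfrak c$; under the continuum hypothesis it is exactly $\aleph_1$. We do not determine its value when the continuum hypothesis fails.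
\end{remark}
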